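\title{Vector-valued Hausdorff--Young inequalities: dependence on the group}

\begin{abstract}
For an infinite locally compact Abelian group $G$ and $1<p\le 2$ we consider the ideal of operators $T$ between Banach spaces for which $f\mapsto T\widehat f$ satisfies a vector-valued Hausdorff--Young inequality from $L_p(G)$ into $L_{p'}(\widehat G)$, together with its weak counterpart defined by Lorentz spaces. We determine whether these ideals depend on $G$. For $1<p<2$ they do: the circle and the Cantor group give incomparable ideals, and compact metrizable groups give $2^{\aleph_0}$ different ideals. For $p=2$ they do not, and the strong ideal norm is the same number for all $G$. The first result is proved by testing on character tables of finite groups with the help of the Balog--Szemer\'edi--Gowers theorem. The second is proved by placing the Fourier matrix of every finite Abelian group inside every infinite group, by means of chirps and Gauss sums.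
\end{abstract}

\section{The question and the answer}\label{sec:intro}

Let $G$ be an infinite locally compact Abelian (LCA) group with Haar measure $\mu$. Its dual group $\widehat G$ consists of the continuous characters $k$ of $G$, that is, the continuous homomorphisms into the unit circle. The Haar measure $\mu'$ on $\widehat G$ is normalized so that Plancherel's theorem holds: the Fourier transform
\[
F^G\colon f\longmapsto \widehat f,\qquad \widehat f(k)=\int_G f(t)\,k(t)\,d\mu(t),
\]
satisfies $\|\widehat f\|_2=\|f\|_2$ for $f\in L_1(G)\cap L_2(G)$. We call $(\mu,\mu')$ a \emph{Plancherel pair}. By the Hausdorff--Young theorem, $F^G$ is bounded from $L_p(G)$ into $L_{p'}(\widehat G)$ for $1<p\le2$, where $1/p+1/p'=1$.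

All Banach spaces are complex. For a function $f$ with values in a Banach space $X$ we write $|f|$ for the scalar function $t\mapsto\|f(t)\|$. The Lebesgue--Bochner space $[L_p(G),X]$ consists of the strongly measurable $f\colon G\to X$ with $|f|\in L_p(G)$, and the spaces $[L_{p,1}(G),X]$ and $[L_{p',\infty}(\widehat G),Y]$ are built in the same way on the Lorentz spaces, whose norms are recalled in Section~\ref{sec:bilinear}. Fix $1<p\le 2$. A bounded operator $T\colon X\to Y$ is \emph{compatible with $F^G$ from $L_p(G)$ into $L_{p'}(\widehat G)$} if the map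
\[
F^G\otimes T\colon L_p(G)\otimes X\to L_{p'}(\widehat G)\otimes Y,\qquad f\otimes x\longmapsto\widehat f\otimes Tx,
\]
extends to a bounded operator from $[L_p(G),X]$ into $[L_{p'}(\widehat G),Y]$. The norm of the extension is denoted by $\|T\,|\,\mathfrak{FT}_p^G\|$, and we put $\|T\,|\,\mathfrak{FT}_p^G\|=\infty$ if there is no extension. The compatible operators form a Banach operator ideal $\mathfrak{FT}_p^G$. With $[L_{p,1}(G),X]$ and $[L_{p',\infty}(\widehat G),Y]$ in place of the two Lebesgue--Bochner spaces one obtains the larger ideal $\mathfrak{FT}_p^{G,\mathrm{weak}}$. The question answered in this paper is the following.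

\begin{quote}
For fixed $1<p\le2$, are the classes $\mathfrak{FT}_p^G$, and the classes $\mathfrak{FT}_p^{G,\mathrm{weak}}$, the same for all infinite LCA groups $G$, or can they differ for different groups?
\end{quote}

The number $\|T\,|\,\mathfrak{FT}_p^G\|$ is the best constant in $\|T\widehat f\|_{p'}\le C\|f\|_p$. It measures how much of the cancellation in scalar Fourier integrals is still seen through $T$. At the endpoint $p=1$ no cancellation is needed: $\|T\widehat f(k)\|\le\|T\|\,\|f\|_1$ for every $T$ and every group. At $p=2$, Plancherel's theorem applied to the coordinates in an orthonormal basis shows that the identity of a Hilbert space has norm $1$ for every group. Operators of finite rank belong to all the ideals by the scalar theorem, and for a finite group every operator is compatible, which is why finite groups are excluded. Some inclusions between the ideals come for free: a function on a quotient of $G$ by a compact subgroup, or on an open subgroup, is a function on $G$, so the ideal of $G$ is contained in the ideals of these smaller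 groups (Lemma~\ref{lem:subquotient}). But neither of the groups $\mathbb R/\mathbb Z$ and $\mathbb Z_2^{\mathbb N}$ arises from the other in this way. None of these simple cases detects the group, and the range $1<p<2$ lies between the endpoints $p=1$ and $p=2$, so one is led to guess that the group does not matter. The guess is right for $p=2$ and wrong for every $1<p<2$.

We use the following notation. We put $e(s)=e^{2\pi is}$, $\mathbb Z_n=\mathbb Z/n\mathbb Z$ and $\mathbb T=\mathbb R/\mathbb Z$, identified with the unit circle through $e$. For an Abelian group $\Gamma$ let $\Gamma[q]=\{x\in\Gamma:qx=0\}$. For a prime $q$ and a nonempty set $S$ of primes we consider the compact groups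
\[
\mathbb D_q=\mathbb Z_q^{\mathbb N},\qquad G_S=\prod_{q\in S}\mathbb D_q .
\]

\begin{theorem}\label{thm:A}
Let $1<p<2$.
\begin{itemize}
\item[(i)] If $G$ is an infinite compact Abelian group, $q$ is a prime and $\widehat G[q]$ is finite, then $\mathfrak{FT}_p^{G}\not\subset\mathfrak{FT}_p^{\mathbb D_q,\mathrm{weak}}$.
\item[(ii)] The ideals $\mathfrak{FT}_p^{\mathbb T}$ and $\mathfrak{FT}_p^{\mathbb D_q}$ are incomparable for every prime $q$. In fact $\mathfrak{FT}_p^{\mathbb T}\not\subset\mathfrak{FT}_p^{\mathbb D_q,\mathrm{weak}}$ and $\mathfrak{FT}_p^{\mathbb D_q}\not\subset\mathfrak{FT}_p^{\mathbb T,\mathrm{weak}}$.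
\item[(iii)] For nonempty sets $S,S'$ of primes,
\[
\mathfrak{FT}_p^{G_S}\subset\mathfrak{FT}_p^{G_{S'}}\iff S'\subset S\iff\mathfrak{FT}_p^{G_S,\mathrm{weak}}\subset\mathfrak{FT}_p^{G_{S'},\mathrm{weak}} .
\]
So there are $2^{\aleph_0}$ different ideals among the $\mathfrak{FT}_p^{G}$, and among the $\mathfrak{FT}_p^{G,\mathrm{weak}}$, with $G$ compact metrizable, and the ideals of $\mathbb D_2,\mathbb D_3,\mathbb D_5,\dots$ are pairwise incomparable.
\end{itemize}
\end{theorem}

Since $\mathfrak{FT}_p^{G}\subset\mathfrak{FT}_p^{G,\mathrm{weak}}$, each non-inclusion of a strong ideal in a weak one is also a non-inclusion between the two strong ideals and between the two weak ideals.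

\begin{theorem}\label{thm:B}
For $p=2$, the number $\|T\,|\,\mathfrak{FT}_2^{G}\|\in[0,\infty]$ is the same for all infinite LCA groups $G$, and so is the quantity $\beta^w_{2,G}(T)$ of Definition~\ref{def:beta}, which is equivalent to the weak ideal norm. Hence $\mathfrak{FT}_2^{G}$ and $\mathfrak{FT}_2^{G,\mathrm{weak}}$ do not depend on $G$.
\end{theorem}

Both theorems answer the same question: how well can the Fourier matrix of a finite group $A$ of order $N$ be imitated inside the Fourier transform of $G$? An imitation occupies a set $E\subset G$ and a set $F\subset\widehat G$, and the product $P=\mu(E)\mu'(F)$ is the room that it takes. For $p<2$ an imitation is useful only if $P$ is close to $N$. In so little room it must respect the group structure of $A$, and torsion obstructs this; Sections~\ref{sec:tables} and~\ref{sec:saving} make this precise and prove Theorem~\ref{thm:A}. For $p=2$ room is free of charge, and with $P$ much larger than $N$ every finite group can be imitated in every infinite group; this is the content of Sections~\ref{sec:finite}--\ref{sec:all},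 which prove Theorem~\ref{thm:B}. Section~\ref{sec:bilinear} rewrites both ideal norms as suprema of one bilinear form.

\section{The ideal norms as suprema of a bilinear form}\label{sec:bilinear}

\subsection*{Conventions and standard facts}
Dual groups are written additively, so that $(k-k')(t)=k(t)\overline{k'(t)}$ and $(mk)(t)=k(t)^m$. The duals of $\mathbb R$, $\mathbb T$, $\mathbb Z$ and $\mathbb Z_n$ are identified with $\mathbb R$, $\mathbb Z$, $\mathbb T$ and $\mathbb Z_n$ through the kernels $e(\xi t)$ and $e(ab/n)$. The dual of a Banach space $Y$ is $Y^*$, with pairing $\langle y,y^*\rangle$, and $(\cdot\,|\,\cdot)$ is the $L_2$ inner product, linear in the first entry. If $G$ is compact, then $\widehat G$ is discrete, and $\mu(G)=1$ together with counting measure is a Plancherel pair.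

Haar measure is regular: the measure of an open set, or of a Borel set of finite measure, is the supremum of the measures of its compact subsets. For a closed subgroup $H$ of $G$ let $H^\perp=\{k\in\widehat G:k|_H=1\}$. By Pontryagin duality, $\widehat{G/H}\cong H^\perp$ and, by restriction, $\widehat G/H^\perp\cong\widehat H$ as topological groups; $H^\perp$ is open if $H$ is compact and compact if $H$ is open; and every closed subgroup of $\widehat G$ is the annihilator of its own annihilator in $G$. If $\pi\colon H\to L$ is a continuous open surjective homomorphism of LCA groups with compact kernel $K$, then preimages of compact sets are compact, the image $\pi_*\mu$ of Haar measure is a Haar measure on $L$, and Weil's formula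
\begin{equation}\label{eq:weil}
\int_H h\,d\mu=\int_L\Big(\int_K h(t+\kappa)\,d\kappa\Big)\,d\pi_*\mu(\pi(t))
\end{equation}
holds with $K$ of total mass $1$.

For a scalar or vector-valued function we use
\[
\|f\|_{p,1}=\int_0^\infty\mu(|f|>s)^{1/p}\,ds=\frac1p\int_0^\infty t^{1/p-1}f^*(t)\,dt,\qquad
\|u\|_{p',\infty}=\sup_{s>0}s\,\mu'(|u|>s)^{1/p'},
\]
where $f^*$ is the decreasing rearrangement of $|f|$. The first expression is a norm, because the weight $t^{1/p-1}$ is decreasing and $f\mapsto\int_0^tf^*$ is subadditive for each $t$. It is normalized so that $\|\mathbf 1_E\|_{p,1}=\mu(E)^{1/p}=\|\mathbf 1_E\|_p$. Minkowski's inequality applied to $|f|=\int_0^\infty\mathbf 1_{\{|f|>s\}}\,ds$ gives $\|f\|_p\le\|f\|_{p,1}$.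

\subsection*{The bilinear form}
The weak ideal norm depends on the choice of equivalent norms on the Lorentz spaces, and the quasi-norm $\|\cdot\|_{p',\infty}$ is awkward to transport between groups. Duality removes both problems and treats $G$ and $\widehat G$ symmetrically. Let $\mathcal B(G)$ be the space of bounded Borel functions on $G$ that vanish off a compact set. For $T\colon X\to Y$, $f\in\mathcal B(G)\otimes X$ and $g\in\mathcal B(\widehat G)\otimes Y^*$ put
\begin{equation}\label{eq:B}
B^T_G(f,g)=\int_{\widehat G}\langle T\widehat f(k),g(k)\rangle\,d\mu'(k),\qquad\text{so that}\qquad |B^T_G(f,g)|\le\|T\|\,\|f\|_1\|g\|_1 .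
\end{equation}

\begin{definition}\label{def:beta}
Let $G$ be an LCA group, finite or infinite. The number $\beta^s_{p,G}(T)\in[0,\infty]$ is the supremum of $|B^T_G(f,g)|$ over all $f,g$ as above with $\|f\|_p\le1$ and $\|g\|_p\le1$. The number $\beta^w_{p,G}(T)$ is the supremum over all $f,g$ with $\|f\|_{p,1}\le1$ and $\|g\|_{p,1}\le1$. A statement about $\beta_{p,G}$ without superscript is meant for both versions.
\end{definition}

\begin{lemma}\label{lem:duality}
We have $\|T\,|\,\mathfrak{FT}_p^G\|=\beta^s_{p,G}(T)$. If $W$ is the best constant in $\|T\widehat f\|_{p',\infty}\le W\|f\|_{p,1}$, then $W\le\beta^w_{p,G}(T)\le pW$. In particular, $T\in\mathfrak{FT}_p^{G,\mathrm{weak}}$ if and only if $\beta^w_{p,G}(T)<\infty$, and $\beta^w_{p,G}$ is equivalent to the weak ideal norm.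
\end{lemma}

\begin{proof}
Simple functions with supports of finite measure are dense in $[L_p(G),X]$ and in $[L_{p,1}(G),X]$. If $C\subset E$ is compact, then $\mathbf 1_E-\mathbf 1_C$ has norm $\mu(E\setminus C)^{1/p}$ in both spaces, so by regularity $\mathcal B(G)\otimes X$ is dense as well. It therefore suffices to fix $f\in\mathcal B(G)\otimes X$ and to compute the norms of $u=T\widehat f$ by testing against $g$. The function $u$ is continuous and bounded, with values in a finite-dimensional space, so its range is relatively compact. Let $F\subset\widehat G$ be a relatively compact Borel set and $\varepsilon>0$. Split $F$ into finitely many Borel sets $F_i$ on which $u$ is within $\varepsilon$ of a constant $u_i$, choose $y_i^*$ with $\|y_i^*\|=1$ and $\langle u_i,y_i^*\rangle=\|u_i\|$, and put $g_0=\sum_i\mathbf 1_{F_i}y_i^*$. Then $|g_0|=\mathbf 1_F$, and $\langle u,g_0\rangle$ is within $2\varepsilon$ of $|u|$ on $F$.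

\emph{Strong norm.} H\"older's inequality gives $|\int\langle u,g\rangle|\le\|u\|_{p'}\|g\|_p$. Conversely, $g=|u|^{p'-1}g_0$ lies in $\mathcal B(\widehat G)\otimes Y^*$, has $\|g\|_p^p=\int_F|u|^{p'}$, and $\int\langle u,g\rangle\to\int_F|u|^{p'}$ as $\varepsilon\to0$. So the supremum over $\|g\|_p\le1$ is at least $(\int_F|u|^{p'})^{1/p'}$, and by regularity it equals $\|u\|_{p'}$.

\emph{Weak norm.} Let $M(u)=\sup_F\mu'(F)^{-1/p}\int_F|u|\,d\mu'$, over relatively compact Borel sets $F$ of positive measure. Writing $|g|$ as an integral of indicators of its level sets, we get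
\[
\Big|\int\langle u,g\rangle\,d\mu'\Big|\le\int_0^\infty\int_{\{|g|>s\}}|u|\,d\mu'\,ds\le M(u)\,\|g\|_{p,1}.
\]
Conversely $\|g_0\|_{p,1}=\mu'(F)^{1/p}$ and $|\int\langle u,g_0\rangle|\ge\int_F|u|-2\varepsilon\mu'(F)$. So the supremum over $\|g\|_{p,1}\le1$ equals $M(u)$. It remains to compare $M(u)$ with $\|u\|_{p',\infty}$. For compact $F$ inside the open set $\{|u|>s\}$ we have $M(u)\ge s\,\mu'(F)^{1/p'}$, so $M(u)\ge\|u\|_{p',\infty}$ by regularity. In the other direction $u^*(t)\le\|u\|_{p',\infty}t^{-1/p'}$, so $\int_F|u|\le\int_0^{\mu'(F)}u^*\le p\,\|u\|_{p',\infty}\,\mu'(F)^{1/p}$.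
\end{proof}

\begin{lemma}\label{lem:elementary}
\begin{itemize}
\item[(i)] $\beta^w_{p,G}\le\beta^s_{p,G}$.
\item[(ii)] $\beta_{p,G}$ is subadditive in $T$, and $\beta_{p,G}(RTS)\le\|R\|\,\beta_{p,G}(T)\,\|S\|$.
\item[(iii)] $\beta_{p,G}$ does not depend on the choice of the Plancherel pair.
\item[(iv)] If $G$ is compact, then $\|T\|\le\beta_{p,G}(T)$.
\end{itemize}
\end{lemma}

\begin{proof}
Part (i) holds because $\|\cdot\|_p\le\|\cdot\|_{p,1}$. For (ii), $B^T_G$ is linear in $T$ and $B^{RTS}_G(f,g)=B^T_G(Sf,R^*g)$, where $|Sf|\le\|S\|\,|f|$ and $|R^*g|\le\|R\|\,|g|$. For (iii), passing from $(\mu,\mu')$ to $(c\mu,c^{-1}\mu')$ leaves $B^T_G$ unchanged and multiplies the norms of $f$ and $g$ by $c^{1/p}$ and $c^{-1/p}$. For (iv), take $\mu(G)=1$, $f=1\otimes x$ and $g=\mathbf 1_{\{0\}}\otimes y^*$; then $B^T_G(f,g)=\langle Tx,y^*\rangle$.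
\end{proof}

\subsection*{Subquotients}
The next lemma gives the inclusions in Theorem~\ref{thm:A}, and it is the basic tool for moving constructions from simple groups to general ones in the proof of Theorem~\ref{thm:B}. Let $K\le H\le G$ be subgroups with $H$ open and $K$ compact, and let $\pi\colon H\to H/K$ be the quotient map. For $k\in K^\perp$ let $\rho(k)$ be the character of $H/K$ with $\rho(k)\circ\pi=k|_H$. We give $H/K$ the measure $\pi_*(\mu|_H)$. For $h$ on $H/K$ let $h^\sharp=h\circ\pi$ on $H$ and $h^\sharp=0$ off $H$; for $g$ on $\widehat{H/K}$ let $g^\flat=g\circ\rho$ on $K^\perp$ and $g^\flat=0$ off $K^\perp$.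

\begin{lemma}\label{lem:subquotient}
\begin{itemize}
\item[(i)] The subgroup $K^\perp$ is open, $\rho\colon K^\perp\to\widehat{H/K}$ is a continuous open surjection with compact kernel $H^\perp$, and $\rho_*(\mu'|_{K^\perp})$ is the Plancherel measure of $\widehat{H/K}$.
\item[(ii)] We have $\widehat{h^\sharp}=(\widehat h)^\flat$. The maps $\sharp$ and $\flat$ preserve boundedness, compactness of supports and the distribution functions of $|h|$ and $|g|$.
\item[(iii)] $\beta_{p,H/K}(T)\le\beta_{p,G}(T)$.
\end{itemize}
\end{lemma}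

\begin{proof}
Restriction $\widehat G\to\widehat H$ is a continuous open surjection with kernel $H^\perp$, which is compact. The group $\widehat{H/K}$ is the annihilator of $K$ in $\widehat H$, and its preimage under restriction is the open subgroup $K^\perp$. This gives the first two claims of (i). Both measures on the smaller groups are image measures under maps with compact kernels, which gives the second sentence of (ii). If $k\in K^\perp$, then $\widehat{h^\sharp}(k)=\int_H(h\,\rho(k))\circ\pi\,d\mu=\widehat h(\rho(k))$. If $k(\kappa)\ne1$ for some $\kappa\in K$, then translation by $\kappa$ leaves $h^\sharp$ invariant and gives $\widehat{h^\sharp}(k)=k(\kappa)\widehat{h^\sharp}(k)$, so $\widehat{h^\sharp}(k)=0$. This proves the identity in (ii). For scalar $h\in\mathcal B(H/K)$ and the measure $\rho_*(\mu'|_{K^\perp})$ we now get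
\[
\|\widehat h\|_2=\|(\widehat h)^\flat\|_2=\|\widehat{h^\sharp}\|_2=\|h^\sharp\|_2=\|h\|_2,
\]
so this Haar measure is the Plancherel one. Finally $B^T_G(f^\sharp,g^\flat)=\int_{K^\perp}\langle T\widehat f,g\rangle\circ\rho\,d\mu'=B^T_{H/K}(f,g)$, and the norms of $f,g$ are preserved by (ii).
\end{proof}

\section{Character tables as test operators}\label{sec:tables}

To separate two groups we need operators that remember a group structure. For a finite Abelian group $A$ of order $N$ let
\[
\Phi_A\colon\ell_1(A)\to\ell_\infty(\widehat A),\qquad\Phi_A\mathbf e_a=(b(a))_{b\in\widehat A},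
\]
where $\mathbf e_a$ are the unit vectors. The dual of $\ell_\infty(\widehat A)$ is $\ell_1(\widehat A)$, and $\langle\Phi_A\mathbf e_a,\mathbf e_b\rangle=b(a)$. Thus $\Phi_A$ is the character table of $A$, and $\|\Phi_A\|=1$. The spaces are chosen so that the extreme points of both unit balls are the unimodular multiples of unit vectors: a test function for $\Phi_A$ selects at each point $t\in G$ one element of $A$, and at each $k\in\widehat G$ one character of $A$.

Let $G$ be compact, with $\mu(G)=1$ and counting measure on $\widehat G$. We call $(E,F,x,y)$ \emph{restricted data} if $E\subset G$ is a Borel set with $\mu(E)>0$, $F\subset\widehat G$ is finite and nonempty, $x\colon G\to\ell_1(A)$ is Borel with $|x|\le\mathbf 1_E$, and $y\colon\widehat G\to\ell_1(\widehat A)$ has $|y|\le\mathbf 1_F$. Put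
\[
P=\mu(E)\,|F|,\qquad B=B^{\Phi_A}_G(x,y).
\]
There are two bounds that hold for every compact $G$. By \eqref{eq:B}, $|B|\le P$. By orthogonality of characters the matrix $(b(a))$ is $\sqrt N$ times a unitary matrix, so Plancherel's theorem in each coordinate and $\|\cdot\|_{\ell_2}\le\|\cdot\|_{\ell_1}$ give
\[
|B|\le\sqrt N\sum_k\|\widehat x(k)\|_{\ell_2}\|y(k)\|_{\ell_2}\le\sqrt N\Big(\int_G\|x\|_{\ell_2}^2\,d\mu\Big)^{1/2}\Big(\sum_k\|y(k)\|_{\ell_2}^2\Big)^{1/2}\le(NP)^{1/2}.
\]
Taking a weighted geometric mean with weights $1-2/p'$ and $2/p'$, we obtain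
\begin{equation}\label{eq:trivial}
|B|\le\min\big(P,(NP)^{1/2}\big)\le N^{1/p'}P^{1/p}.
\end{equation}
Since $P^{1/p}$ is the product of the norms of $\mathbf 1_E$ and $\mathbf 1_F$, the benchmark for $\beta_{p,G}(\Phi_A)$ is $N^{1/p'}$. For $1<p<2$ the second inequality in \eqref{eq:trivial} is an equality only if $P=N$; for $p=2$ it is an equality for all $P\ge N$. The difference between Theorems~\ref{thm:A} and~\ref{thm:B} starts here.

The benchmark is reached when $G$ resembles $A$.

\begin{lemma}\label{lem:lower}
Let $1<p\le2$.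
\begin{itemize}
\item[(i)] If $A$ is a quotient of the compact group $G$ under a continuous homomorphism $\varphi$, then $\beta^w_{p,G}(\Phi_A)\ge N^{1/p'}$. In particular $\beta^w_{p,\mathbb D_q}(\Phi_{\mathbb Z_q^n})\ge q^{n/p'}$.
\item[(ii)] $\beta^w_{p,\mathbb T}(\Phi_{\mathbb Z_n})\ge\frac1{2\pi}\,n^{1/p'}$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) Put $f(t)=\mathbf e_{\varphi(t)}$, and let $g(b\circ\varphi)=\mathbf e_{-b}$ for $b\in\widehat A$ and $g=0$ elsewhere. Then $B(f,g)=\sum_b\int_Gb(\varphi(t))\overline{b(\varphi(t))}\,d\mu(t)=N$, while $\|f\|_{p,1}=1$ and $\|g\|_{p,1}=N^{1/p}$. For $\mathbb D_q$ let $\varphi$ be the projection onto the first $n$ coordinates.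

(ii) The group $\mathbb Z_n$ is not a quotient of $\mathbb T$ for $n\ge2$, but $t\mapsto\lfloor nt\rfloor$ behaves like a quotient map at low frequencies. Put $f(t)=\mathbf e_{\lfloor nt\rfloor}$ for $t\in[0,1)$, let $F=\{k\in\mathbb Z:0\le k\le n/4\}$, and let $g(k)=\mathbf e_{-k}$ on $F$ and $g=0$ elsewhere. Then
\[
B(f,g)=\sum_{k\in F}\int_0^1e\big(k(t-\lfloor nt\rfloor/n)\big)\,dt=\sum_{k\in F}n\int_0^{1/n}e(ks)\,ds .
\]
The term $k=0$ equals $1$. For $k\ge1$ the real part of the term is $\sin\theta/\theta$ with $\theta=2\pi k/n\in(0,\pi/2]$, which is at least $2/\pi$. Since $\|f\|_{p,1}=1$, $\|g\|_{p,1}=|F|^{1/p}$ and $|F|\ge n/4$, we get $\beta^w_{p,\mathbb T}(\Phi_{\mathbb Z_n})\ge\frac2\pi(n/4)^{1/p'}\ge\frac1{2\pi}n^{1/p'}$.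
\end{proof}

When the torsion of $\widehat G$ is incompatible with that of $A$, the benchmark is missed by a power of $N$. This is the main estimate for $p<2$; it is proved in Section~\ref{sec:saving}.

\begin{proposition}\label{prop:saving}
Let $G$ be a compact Abelian group and $A$ a finite Abelian group of order $N$. Assume one of the following.
\begin{itemize}
\item[(H1)] $q$ is a prime, $A=\mathbb Z_q^n$ and $D:=|\widehat G[q]|<\infty$; put $m:=q$.
\item[(H2)] $m\ge2$, $m\widehat G=0$ and $\gcd(N,m)=1$; put $D:=1$.
\end{itemize}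
Then for $1<p<2$ we have $\beta^s_{p,G}(\Phi_A)\le C\,N^{1/p'-\delta}$, with $C$ and $\delta>0$ depending only on $p,m,D$.
\end{proposition}

The two hypotheses are mirror images: multiplication by $m$ annihilates one of the groups $\widehat A$, $\widehat G$ and is at most $D$-to-one on the other. Each $\Phi_A$ has finite rank and lies in all the ideals, so a gap in norms has to be converted into a single operator.

\begin{lemma}\label{lem:glue}
Let $G_1$ be compact and $G_2$ arbitrary. If there are finite Abelian groups $A_n$ with $\beta^w_{p,G_2}(\Phi_{A_n})/\beta^s_{p,G_1}(\Phi_{A_n})\to\infty$, then $\mathfrak{FT}_p^{G_1}\not\subset\mathfrak{FT}_p^{G_2,\mathrm{weak}}$.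
\end{lemma}

\begin{proof}
After passing to a subsequence the $n$th ratio is at least $4^n$. Put $T_n=\Phi_{A_n}/\beta^s_{p,G_1}(\Phi_{A_n})\colon X_n\to Y_n$. Then $\beta^s_{p,G_1}(T_n)=1$ and $\beta^w_{p,G_2}(T_n)\ge4^n$, and $\|T_n\|\le1$ by Lemma~\ref{lem:elementary}(iv), which is where compactness of $G_1$ is used. Let $X$ and $Y$ be the $\ell_2$-sums of the $X_n$ and of the $Y_n$, with canonical injections $J_n^X,J_n^Y$ and projections $Q_n^X,Q_n^Y$, all of norm $1$. The series $T=\sum_n2^{-n}J_n^YT_nQ_n^X$ converges in operator norm. By \eqref{eq:B}, $B^T_{G_1}(f,g)=\sum_n2^{-n}B_{G_1}^{J_n^YT_nQ_n^X}(f,g)$ for all $f,g$, so $\beta^s_{p,G_1}(T)\le\sum_n2^{-n}<\infty$ by Lemma~\ref{lem:elementary}(ii). On the other hand $T_n=2^nQ_n^YTJ_n^X$, so $4^n\le2^n\beta^w_{p,G_2}(T)$ for all $n$, and $\beta^w_{p,G_2}(T)=\infty$. Lemma~\ref{lem:duality} completes the proof.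
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
(i) Take $A_n=\mathbb Z_q^n$. By Lemma~\ref{lem:lower}(i) and Proposition~\ref{prop:saving} under (H1), the ratio $\beta^w_{p,\mathbb D_q}(\Phi_{A_n})/\beta^s_{p,G}(\Phi_{A_n})$ is at least $q^{n\delta}/C$. Apply Lemma~\ref{lem:glue}.

(ii) The first non-inclusion is (i), because $\widehat{\mathbb T}=\mathbb Z$ is torsion free. For the second take $A=\mathbb Z_n$ with $\gcd(n,q)=1$ and $n\to\infty$. The dual of $\mathbb D_q$ is annihilated by $q$, so (H2) holds with $G=\mathbb D_q$ and $m=q$. By Lemma~\ref{lem:lower}(ii) and Proposition~\ref{prop:saving}, $\beta^w_{p,\mathbb T}(\Phi_A)/\beta^s_{p,\mathbb D_q}(\Phi_A)\ge n^\delta/(2\pi C)$. Apply Lemma~\ref{lem:glue}.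

(iii) If $S'\subset S$, then $G_{S'}$ is a quotient of $G_S$ by a compact subgroup, and both inclusions hold by Lemma~\ref{lem:subquotient}(iii). Suppose now that $q\in S'\setminus S$. The dual of $G_S$ is a direct sum of copies of the groups $\mathbb Z_r$ with $r\in S$, so the order of each of its elements is a product of primes from $S$ and $\widehat{G_S}[q]=0$. By (i), $\mathfrak{FT}_p^{G_S}\not\subset\mathfrak{FT}_p^{\mathbb D_q,\mathrm{weak}}$. Since $\mathbb D_q$ is a quotient of $G_{S'}$, we have $\mathfrak{FT}_p^{G_{S'}}\subset\mathfrak{FT}_p^{G_{S'},\mathrm{weak}}\subset\mathfrak{FT}_p^{\mathbb D_q,\mathrm{weak}}$. Either of the two inclusions in (iii) would therefore give $\mathfrak{FT}_p^{G_S}\subset\mathfrak{FT}_p^{\mathbb D_q,\mathrm{weak}}$, so neither holds. The groups $G_S$ are countable products of finite groups, hence compact and metrizable; there are $2^{\aleph_0}$ nonempty sets of primes, and different sets give different ideals. The last claim is the case of one-element sets.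
\end{proof}

\section{A power saving from additive combinatorics}\label{sec:saving}

Throughout this section $G$, $A$, $N$, $m$, $D$ are as in Proposition~\ref{prop:saving}, with $\mu(G)=1$ and counting measure on $\widehat G$. We first improve \eqref{eq:trivial} for restricted data and then pass to arbitrary functions.

\subsection*{Normal form}
Let $(E,F,x,y)$ be restricted data. For fixed $y$ we have
\[
B=\int_E\sum_{a\in A}x(t)_a\,z_a(t)\,d\mu(t),\qquad z_a(t)=\sum_{k\in F}k(t)\langle\Phi_A\mathbf e_a,y(k)\rangle,
\]
with continuous $z_a$, so $|B|\le\int_E\max_a|z_a|\,d\mu$. Fix an ordering of $A$, let $\varphi(t)$ be the first $a$ that maximizes $|z_a(t)|$, and let $c(t)$ be the unimodular number with $c(t)z_{\varphi(t)}(t)=|z_{\varphi(t)}(t)|$, with $c(t)=1$ if this vanishes. These functions are Borel, and the upper bound is attained when $x(t)$ is replaced by $c(t)\mathbf e_{\varphi(t)}$ on $E$. Keeping the new $x$, we write $B=\sum_{k\in F}\langle\Phi_A\widehat x(k),y(k)\rangle$ and replace $y(k)$ by $d(k)\mathbf e_{\psi(k)}$, where $\psi(k)\in\widehat A$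 is a coordinate of maximal modulus of $\Phi_A\widehat x(k)$ and $|d(k)|=1$ removes its phase. Neither step decreases $|B|$. For upper bounds we may therefore assume that
\begin{equation}\label{eq:normal}
B=\sum_{k\in F}\int_Ec(t)\,d(k)\,k(t)\,\psi(k)(\varphi(t))\,d\mu(t)
\end{equation}
with unimodular $c,d$ and maps $\varphi\colon E\to A$, $\psi\colon F\to\widehat A$.

\subsection*{The exact case}
The obstruction is visible when the bound $|B|\le P$ is attained.

\begin{example}\label{ex:exact}
\emph{If $|B|=P$ in \eqref{eq:normal}, then $P\le D$.} The integrand is unimodular on a set of total measure $P$, so it equals one constant for all $k\in F$ and almost all $t\in E$. Fix $k_0\in F$. Dividing the identities for $k$ and $k_0$, we see that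
\[
(k-k_0)(t)\cdot b(\varphi(t))=d(k_0)/d(k)\quad\text{for almost all }t\in E,\qquad b=\psi(k)-\psi(k_0).
\]
Raise this to the power $m$. Under (H1) the second factor becomes $1$, so the character $q(k-k_0)$ is almost everywhere constant on $E$. Under (H2) the first factor becomes $1$, so $(mb)\circ\varphi$ is constant; if $rm\equiv1\pmod N$, then $b=r(mb)$, so $b\circ\varphi$ is constant, and then $k-k_0$ itself is constant on $E$. Let $\Lambda$ be the set of characters that are almost everywhere constant on $E$. For $l\in\Lambda$ we have $|\widehat{\mathbf 1_E}(l)|=\mu(E)$, so Plancherel's theorem gives $|\Lambda|\,\mu(E)^2\le\mu(E)$. The map $k\mapsto q(k-k_0)$ is at most $D$-to-one and $k\mapsto k-k_0$ is injective. Hence $|F|\le D|\Lambda|\le D/\mu(E)$.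
\end{example}

Equality throughout \eqref{eq:trivial} requires $|B|=P=N$ when $p<2$, which Example~\ref{ex:exact} excludes as soon as $N>D$. To gain a power of $N$ we must exclude much less, namely $|B|\ge N^{-\eta}P$ with $P$ between $N^{1-\eta}$ and $N^{1+\eta}$. Then no pointwise identity is available to be raised to the power $m$. The substitute is that $\psi$ is additive on a large proportion of the quadruples in $F$, and that two theorems from additive combinatorics let us multiply by $m$ on a large piece of its graph.

\subsection*{Additive energy and graphs with small difference set}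
For finite subsets of an Abelian group, $\Gamma-\Gamma$ is the set of differences, $j\Gamma=\Gamma+\dots+\Gamma$ is the $j$-fold sumset, and $m\cdot\Gamma=\{mx:x\in\Gamma\}$ is the dilate. The \emph{additive energy} of $\Gamma$ is
\[
\mathsf E(\Gamma)=\#\{(x_1,x_2,x_3,x_4)\in\Gamma^4:x_1-x_2=x_3-x_4\}\le|\Gamma|^3 .
\]
We use two results.

\smallskip
\noindent\emph{Balog--Szemer\'edi--Gowers theorem} (\cite{Gowers}; \cite[Sec.~2.5]{TaoVu}). There is an absolute constant $C_0\ge1$ such that, if $\Gamma$ is a finite nonempty subset of an Abelian group, $0<\kappa\le1$ and $\mathsf E(\Gamma)\ge\kappa|\Gamma|^3$, then there is $\Gamma_1\subset\Gamma$ with $|\Gamma_1|\ge C_0^{-1}\kappa^{C_0}|\Gamma|$ and $|\Gamma_1-\Gamma_1|\le C_0\kappa^{-C_0}|\Gamma_1|$.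

\smallskip
\noindent\emph{Pl\"unnecke--Ruzsa inequality.} If $|\Gamma_1-\Gamma_1|\le\Delta|\Gamma_1|$, then $|j\Gamma_1|\le\Delta^j|\Gamma_1|$ for $j\ge1$.

\smallskip
The next lemma is the only place in the proof of Proposition~\ref{prop:saving} where (H1) or (H2) enters. It is the robust form of the fact that a homomorphism $\psi$ from a subgroup $\Lambda\le\widehat G$ to $\widehat A$ is trivial under (H2) and vanishes on $q\Lambda$ under (H1).

\begin{lemma}\label{lem:graph}
Let $\Gamma_1=\{(k,\psi(k)):k\in F_1\}\subset\widehat G\times\widehat A$ be the graph of a map on a finite nonempty set $F_1$, with $|\Gamma_1-\Gamma_1|\le\Delta|\Gamma_1|$. Then $|\psi(F_1)|\le D\Delta^{m+1}$.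
\end{lemma}

\begin{proof}
The set $\Sigma=\Gamma_1+m\cdot\Gamma_1$ is contained in $(m+1)\Gamma_1$, so $|\Sigma|\le\Delta^{m+1}|F_1|$. We bound $|\Sigma|$ from below.

Under (H1), $m\cdot\Gamma_1=\{(qk,0):k\in F_1\}$ has at least $|F_1|/D$ elements, since the fibers of $k\mapsto qk$ have $D$ elements. For each $b\in\psi(F_1)$, adding $m\cdot\Gamma_1$ to one point of $\Gamma_1$ with second coordinate $b$ gives at least $|F_1|/D$ elements of $\Sigma$ with second coordinate $b$. So $|\Sigma|\ge|\psi(F_1)|\,|F_1|/D$.

Under (H2), $m\cdot\Gamma_1=\{(0,mb):b\in\psi(F_1)\}$ has $|\psi(F_1)|$ elements, since $b\mapsto mb$ is injective on $\widehat A$. For each $k\in F_1$, adding it to $(k,\psi(k))$ gives $|\psi(F_1)|$ elements of $\Sigma$ with first coordinate $k$. So $|\Sigma|\ge|F_1|\,|\psi(F_1)|$.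
\end{proof}

Without the hypotheses the conclusion fails: in Lemma~\ref{lem:lower}(i) the graph of $\psi(b\circ\varphi)=-b$ is a subgroup, so $\Delta=1$, and $\psi$ takes all $N$ values.

\subsection*{The restricted estimate}
For $F_0\subset F$ let $B_{F_0}$ be the part of the sum \eqref{eq:normal} with $k\in F_0$, and let $\Gamma_{F_0}$ be the graph of $\psi$ over $F_0$. The link between $B$ and additive energy is the following inequality.

\begin{lemma}\label{lem:energy}
$|B_{F_0}|^4\le N\mu(E)^3\,\mathsf E(\Gamma_{F_0})$.
\end{lemma}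

\begin{proof}
Put $h_b(t)=\mathbf 1_E(t)\,b(\varphi(t))$ for $b\in\widehat A$. The Cauchy--Schwarz inequality in $t$ removes the unknown factor $c(t)$, and expanding the square gives
\[
|B_{F_0}|^2\le\mu(E)\int_E\Big|\sum_{k\in F_0}d(k)k(t)\psi(k)(\varphi(t))\Big|^2d\mu(t)\le\mu(E)\sum_{k,k'\in F_0}\big|\widehat{h}_{\psi(k)-\psi(k')}(k-k')\big| .
\]
Let $r(l,b)$ be the number of representations of $(l,b)$ as a difference of two elements of $\Gamma_{F_0}$. The last sum equals $\sum_{l,b}r(l,b)|\widehat h_b(l)|$. Now $\sum r^2=\mathsf E(\Gamma_{F_0})$, and $\sum_{l,b}|\widehat h_b(l)|^2=\sum_b\|h_b\|_2^2=N\mu(E)$ by Plancherel's theorem. A second application of Cauchy--Schwarz gives $|B_{F_0}|^2\le\mu(E)\,\mathsf E(\Gamma_{F_0})^{1/2}(N\mu(E))^{1/2}$.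
\end{proof}

If $|B|$ is comparable to $P$ and $P$ to $N$, the lemma makes the energy of the graph comparable to its maximum $|F|^3$. The Balog--Szemer\'edi--Gowers theorem and Lemma~\ref{lem:graph} then show that $\psi$ is constant on a sizable part of $F$. But where $\psi$ is constant the sum \eqref{eq:normal} is a scalar Fourier sum, which is at most $P^{1/2}$. To turn this into a bound for all of $B$, we remove the popular values of $\psi$ first and run the argument on the rest.

\begin{lemma}\label{lem:heavylight}
Put $c_1=D^{-1}C_0^{-m-2}$ and $C_1=C_0(m+2)+1$. For $0<\varepsilon\le1$ and $\kappa=\varepsilon^4\min(1,P/N)$,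
\begin{equation}\label{eq:heavylight}
|B|\le\varepsilon P+c_1^{-1/2}\kappa^{-C_1/2}P^{1/2}.
\end{equation}
\end{lemma}

\begin{proof}
Let $\tau=c_1\kappa^{C_1}\in(0,1]$ and $F_b=\psi^{-1}(b)$. Call $b\in\widehat A$ \emph{heavy} if $|F_b|\ge\tau|F|$ and \emph{light} otherwise.

\emph{Heavy values.} For each $b$ we have $B_{F_b}=\sum_{k\in F_b}d(k)\,\widehat{ch_b}(k)$, so Cauchy--Schwarz and Plancherel's theorem give $|B_{F_b}|\le(\mu(E)|F_b|)^{1/2}$. There are at most $1/\tau$ heavy values, and the sets $F_b$ are disjoint. So the heavy values contribute at most $\mu(E)^{1/2}\tau^{-1/2}|F|^{1/2}=\tau^{-1/2}P^{1/2}$, which is the second term in \eqref{eq:heavylight}.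

\emph{Light values.} Let $F_0$ be the union of the $F_b$ with $b$ light, and suppose that $|B_{F_0}|>\varepsilon P$. Since $|B_{F_0}|\le\mu(E)|F_0|$, we have $|F_0|\ge\varepsilon|F|$. By Lemma~\ref{lem:energy},
\[
\mathsf E(\Gamma_{F_0})\ge\frac{\varepsilon^4P^4}{N\mu(E)^3}=\varepsilon^4\frac PN|F|^3\ge\kappa\,|\Gamma_{F_0}|^3 .
\]
The Balog--Szemer\'edi--Gowers theorem gives a subset $\Gamma_1$, again a graph over some $F_1\subset F_0$, with $|F_1|\ge C_0^{-1}\kappa^{C_0}\varepsilon|F|$ and $\Delta=C_0\kappa^{-C_0}$. By Lemma~\ref{lem:graph}, $\psi$ takes at most $D\Delta^{m+1}$ values on $F_1$, all of them light. One of them, $b$, satisfies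
\[
|F_b|\ge\frac{C_0^{-1}\kappa^{C_0}\varepsilon|F|}{D(C_0\kappa^{-C_0})^{m+1}}=c_1\kappa^{C_0(m+2)}\varepsilon|F|\ge c_1\kappa^{C_1}|F|=\tau|F|,
\]
where we used $\varepsilon\ge\kappa$. This contradicts the lightness of $b$, so $|B_{F_0}|\le\varepsilon P$.
\end{proof}

\begin{lemma}\label{lem:restricted}
For every $1<p<2$ there are $\delta_p>0$ and $C_p$, depending only on $p,m,D$, such that all restricted data satisfy
\[
|B^{\Phi_A}_G(x,y)|\le C_p\,N^{1/p'-\delta_p}\,(\mu(E)|F|)^{1/p}.
\]
\end{lemma}

\begin{proof}
Let $\eta=1/(5C_1+3)$. We distinguish three ranges of $P$.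

If $P<N^{1-\eta}$, then $|B|\le P=P^{1/p}P^{1/p'}\le P^{1/p}N^{1/p'-\eta/p'}$. The gain is positive because $p>1$.

If $P>N^{1+\eta}$, then $|B|\le(NP)^{1/2}=P^{1/p}N^{1/2}P^{1/2-1/p}\le P^{1/p}N^{1/p'-\eta(1/p-1/2)}$. The gain is positive because $p<2$.

If $N^{1-\eta}\le P\le N^{1+\eta}$, take $\varepsilon=N^{-\eta}$ in Lemma~\ref{lem:heavylight}. Then $\kappa\ge N^{-5\eta}$ and $P^{-1/2}\le N^{-(1-\eta)/2}$, so the second term in \eqref{eq:heavylight} is at most $c_1^{-1/2}N^{5C_1\eta/2-(1-\eta)/2}P$. By the choice of $\eta$ the exponent equals $-\eta$. Hence, with $C'=1+c_1^{-1/2}$,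
\[
|B|\le C'N^{-\eta}P^{1/p}P^{1/p'}\le C'P^{1/p}N^{-\eta+(1+\eta)/p'}=C'P^{1/p}N^{1/p'-\eta/p}.\qedhere
\]
\end{proof}

\subsection*{From restricted data to the strong norm}
We split $x$ and $y$ into dyadic layers. Lemma~\ref{lem:restricted} at the exponent $p$ alone does not make the sum over pairs of layers converge, so we use it at two exponents on either side of $p$; this is possible because the range $1<p<2$ is open.

\begin{proof}[Proof of Proposition~\ref{prop:saving}]
Let $p_1=(1+p)/2$ and $p_2=(p+2)/2$, so that $1<p_1<p<p_2<2$, and put $\delta=\min(\delta_{p_1},\delta_{p_2})$ and $C''=\max(C_{p_1},C_{p_2})$. Let $x\in\mathcal B(G)\otimes\ell_1(A)$ and let $y\colon\widehat G\to\ell_1(\widehat A)$ be finitely supported, with $\|x\|_p\le1$ and $\|y\|_p\le1$. For $i,j\in\mathbb Z$ let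
\[
E_i=\{2^{i-1}<|x|\le2^i\},\quad x_i=2^{-i}x\mathbf 1_{E_i},\qquad F_j=\{2^{j-1}<|y|\le2^j\},\quad y_j=2^{-j}y\mathbf 1_{F_j}.
\]
The series $x=\sum_i2^ix_i$ converges in $L_1$ and the sum $y=\sum_j2^jy_j$ is finite, so $B(x,y)=\sum_{i,j}2^{i+j}B(x_i,y_j)$ by \eqref{eq:B}, where $B=B_G^{\Phi_A}$. Put $\xi_i=2^{ip}\mu(E_i)$ and $\zeta_j=2^{jp}|F_j|$. Since $2^i\le2|x|$ on $E_i$ and $2^j\le2|y|$ on $F_j$, we have $\sum_i\xi_i\le2^p$ and $\sum_j\zeta_j\le2^p$. For $l=1,2$ and $i+j=s$, Lemma~\ref{lem:restricted} gives
\[
2^{i+j}|B(x_i,y_j)|\le C''N^{1/p_l'-\delta}\,(\xi_i\zeta_j)^{1/p_l}\,2^{s(1-p/p_l)},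
\]
and this holds trivially if $\mu(E_i)=0$ or $F_j=\emptyset$. Since $2/p_l>1$, we have $\sum_i\xi_i^{2/p_l}\le(\sum_i\xi_i)^{2/p_l}$, and likewise for $\zeta$. By Cauchy--Schwarz, $\sum_i(\xi_i\zeta_{s-i})^{1/p_l}\le2^{2p/p_l}\le16$. With $u=p/p_1-1>0$ and $v=1-p/p_2>0$ we obtain
\[
|B(x,y)|\le16\,C''N^{-\delta}\sum_{s\in\mathbb Z}\min\big(N^{1/p_1'}2^{-us},\,N^{1/p_2'}2^{vs}\big).
\]
For positive $a_1,a_2$ the functions $a_12^{-us}$ and $a_22^{vs}$ cross at a real point $s_0$ with common value $M=a_1^{v/(u+v)}a_2^{u/(u+v)}$, and the minimum decays geometrically on both sides of $s_0$. So the sum of the minima is at most $M\big((1-2^{-u})^{-1}+(1-2^{-v})^{-1}\big)$. It remains to compute $M$ for $a_l=N^{1/p_l'}$. We have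
\[
\frac v{p_1}+\frac u{p_2}=\frac1{p_1}-\frac1{p_2},\qquad u+v=p\Big(\frac1{p_1}-\frac1{p_2}\Big),
\]
so $\frac v{u+v}\frac1{p_1}+\frac u{u+v}\frac1{p_2}=\frac1p$, and the same weights applied to $1/p_1'$ and $1/p_2'$ give $1/p'$. Thus $M=N^{1/p'}$.
\end{proof}

\section{The case $p=2$: reduction to finite groups}\label{sec:finite}

From now on $p=2$. For functions, $\|\cdot\|$ denotes either $\|\cdot\|_2$ or $\|\cdot\|_{2,1}$, and $\beta_G$ is the corresponding quantity $\beta^s_{2,G}$ or $\beta^w_{2,G}$. The unitary extension $L_2(G)\to L_2(\widehat G)$ of the Fourier transform is again denoted by $F^G$, or $F$. On a finite group $A$ of order $N$, point masses $\alpha$ on $A$ and $\alpha'$ on $\widehat A$ form a Plancherel pair if and only if $\alpha\alpha'N=1$. Then $B^T_A(x,y)=\alpha\alpha'\sum_{a,b}b(a)\langle Tx(a),y(b)\rangle$, and passing to counting measures multiplies the product of the norms by $(\alpha\alpha')^{-1/2}$. Hence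
\begin{equation}\label{eq:finite}
\beta_A(T)=\sup_{x,y\ne0}\frac{N^{-1/2}\big|\sum_{a,b}b(a)\langle Tx(a),y(b)\rangle\big|}{\|x\|\,\|y\|}\qquad\text{(norms for counting measures)}.
\end{equation}
By Lemma~\ref{lem:duality}, Theorem~\ref{thm:B} follows from a formula whose right-hand side does not involve $G$.

\begin{proposition}\label{prop:formula}
For every infinite LCA group $G$ we have $\beta_G(T)=\sup_A\beta_A(T)$, the supremum being taken over all finite Abelian groups $A$.
\end{proposition}

This section proves the upper bound, which is an approximation argument and does not need $G$ to be infinite. The lower bound is proved in Sections~\ref{sec:flat}--\ref{sec:all}.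

\begin{proposition}\label{prop:upper}
For every LCA group $G$ we have $\beta_G(T)\le\sup_A\beta_A(T)$.
\end{proposition}

\begin{proof}
\emph{Step 1: continuous test functions.} For any $h$, scalar or vector-valued,
\begin{equation}\label{eq:oneinf}
\|h\|\le\big(\|h\|_1\|h\|_\infty\big)^{1/2}.
\end{equation}
For $\|\cdot\|_{2,1}$ this is the Cauchy--Schwarz inequality applied to $\int_0^{\|h\|_\infty}\mu(|h|>s)^{1/2}ds$, and $\|\cdot\|_2$ is smaller. A function in $\mathcal B(G)$ is an $L_1$-limit of functions in $C_c(G)$, and truncating their moduli at its supremum norm makes the sequence uniformly bounded. By \eqref{eq:oneinf}, elements of $\mathcal B(G)\otimes X$ are then approximated by elements of $C_c(G)\otimes X$ in $\|\cdot\|_1$ and in $\|\cdot\|$ at once, and the same holds on $\widehat G$. By \eqref{eq:B} it suffices to bound $B^T_G(f,g)$ for $f\in C_c(G)\otimes X$ and $g\in C_c(\widehat G)\otimes Y^*$.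

\emph{Step 2: elementary groups.} Call $L$ \emph{elementary} if $L=\mathbb R^{r_1}\times\mathbb Z^{r_2}\times\mathbb T^{r_3}\times A_0$ with $A_0$ finite. We show that $\beta_G\le\sup_L\beta_L$. Let $H$ be the subgroup generated by $\operatorname{supp}f$ and a compact neighborhood of $0$; it is open and compactly generated. By the structure theorem for compactly generated LCA groups, $H\cong\mathbb R^{r_1}\times\mathbb Z^{r_2}\times C$ with $C$ compact. The characters of $C$ generate its topology, so every neighborhood of $0$ in $C$ contains a set $\{t:|k_j(t)-1|<\delta,\ j\le r\}$ and with it the closed subgroup $K=\bigcap_j\ker k_j$. The dual of $C/K$ is the subgroup of $\widehat C$ generated by $k_1,\dots,k_r$. It is finitely generated, so $C/K\cong\mathbb T^{r_3}\times A_0$, and $L=H/K$ is elementary.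

Let $f_K(t)=\int_Kf(t+\kappa)\,d\kappa$. Since $f$ is uniformly continuous, $\|f-f_K\|_\infty$ is as small as we like for small $K$, and both functions vanish off the fixed compact set $\operatorname{supp}f+C$. So $\|f-f_K\|_1$ is small and, by \eqref{eq:oneinf}, so is $\|f-f_K\|$. We may therefore assume that $f$ is $K$-invariant, that is, $f=\widetilde f^{\,\sharp}$ with $\widetilde f\in C_c(L)\otimes X$ in the notation of Lemma~\ref{lem:subquotient}. Then $\|f\|=\|\widetilde f\|$, and $\widehat f$ vanishes off $K^\perp$ and is constant on the cosets of $H^\perp$. Weil's formula \eqref{eq:weil} for $\rho$ gives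
\[
B^T_G(f,g)=B^T_L(\widetilde f,\widetilde g),\qquad\widetilde g(\rho(k))=\int_{H^\perp}g(k+h)\,dh\quad(k\in K^\perp),
\]
with $\widetilde g\in C_c(\widehat L)\otimes Y^*$, because $K^\perp$ is open and closed.

It remains to show that $\|\widetilde g\|\le\|g\|$. For $\|\cdot\|_2$, Cauchy--Schwarz on the probability space $H^\perp$ and \eqref{eq:weil} give $\int|\widetilde g|^2\le\int_{K^\perp}|g|^2$. For $\|\cdot\|_{2,1}$ consider first the average $\theta$ of an indicator $\mathbf 1_F$. It satisfies $0\le\theta\le1$ and $\|\theta\|_1\le\mu'(F)$, so $\|\theta\|_{2,1}\le\mu'(F)^{1/2}$ by \eqref{eq:oneinf}. In general let $F_s=\{|g|>s\}$. For each $n$ we have the pointwise bound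
\[
|g|\le2^{-n}\mathbf 1_{\operatorname{supp}g}+\sum_{j\ge1}2^{-n}\mathbf 1_{F_{j2^{-n}}},
\]
with a finite sum. Averaging over $H^\perp$ and using the triangle inequality, we get
\[
\|\widetilde g\|_{2,1}\le2^{-n}\mu'(\operatorname{supp}g)^{1/2}+\sum_{j\ge1}2^{-n}\mu'(F_{j2^{-n}})^{1/2}\le2^{-n}\mu'(\operatorname{supp}g)^{1/2}+\|g\|_{2,1},
\]
since $s\mapsto\mu'(F_s)^{1/2}$ is decreasing. Let $n\to\infty$.

\emph{Step 3: discretization.} Let $L$ be elementary, with Lebesgue measure on $\mathbb R$ and $\mathbb T$, counting measure on $\mathbb Z$, and a Plancherel pair on $A_0$. Let $f\in C_c(L)\otimes X$ and $g\in C_c(\widehat L)\otimes Y^*$. For $n\in\mathbb N$ we replace each factor and its dual by grids that are labeled by a cyclic group and its dual.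
\begin{itemize}
\item For $\mathbb R$ and its dual take the points $j/n$ and $l/n$ with $j,l\in(-n^2/2,n^2/2]$, labeled by $\mathbb Z_{n^2}$, each of mass $1/n$. The kernels agree: $e(jl/n^2)=e(\frac jn\cdot\frac ln)$.
\item For $\mathbb Z$ take $j\in(-n/2,n/2]$ with mass $1$, and for its dual $\mathbb T$ the points $l/n$ with mass $1/n$, labeled by $\mathbb Z_n$. The kernel is $e(jl/n)$ in both readings. For a factor $\mathbb T$ the two roles are exchanged.
\item The factor $A_0$ is kept.
\end{itemize}
This gives finite groups $A_n$ with Plancherel pairs, since $\frac1n\cdot\frac1n\cdot n^2=1$ and $1\cdot\frac1n\cdot n=1$. Let $\mu_n,\mu_n'$ be the grid measures on $L,\widehat L$, and let $f_n,g_n$ be the restrictions of $f,g$ to the grids. The boxes covered by the grids exhaust the groups, so the integral of a continuous compactly supported function against $\mu_n$, $\mu'_n$ or $\mu_n\times\mu_n'$ is, for large $n$, a full Riemann sum, and it converges to the Haar integral. Applied to $k(t)\langle Tf(t),g(k)\rangle$, $|f|^2$ and $|g|^2$, this gives $B^T_{A_n}(f_n,g_n)\to B^T_L(f,g)$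 and the convergence of the $L_2$-norms.

For the $L_{2,1}$-norms, note that the sets $\{|f|=s\}$, $s>0$, are disjoint subsets of a set of finite measure, so all but countably many of them are null. Fix $s$ with $\mu(|f|=s)=0$. For $0<\eta<s$, the indicator of $\{|f|>s\}$ lies between the functions $\min(1,(|f|-s)_+/\eta)$ and $\min(1,(|f|-s+\eta)_+/\eta)$ in $C_c(L)$, whose Haar integrals differ by at most $\mu(s-\eta\le|f|\le s+\eta)\to0$ as $\eta\to0$. So $\mu_n(|f|>s)\to\mu(|f|>s)$. These numbers are at most $\sup_n\mu_n(\operatorname{supp}f)<\infty$ and vanish for $s\ge\|f\|_\infty$, so dominated convergence gives $\|f_n\|_{2,1}\to\|f\|_{2,1}$. The same argument applies to $g$. Passing to the limit in $|B^T_{A_n}(f_n,g_n)|\le\beta_{A_n}(T)\|f_n\|\,\|g_n\|$, we obtain $\beta_L\le\sup_A\beta_A$.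
\end{proof}

\section{Flat embeddings}\label{sec:flat}

For the lower bound we must turn test functions $x,y$ on a finite group $A$ into test functions on $G$ with the same ratio in \eqref{eq:finite}, for every operator $T$. Since nothing is known about the norms of $X$ and $Y^*$, the vectors $x(a)$ must not be added to one another: they have to sit on disjoint sets. This dictates the following definition, in which the support of a function is the set where it is nonzero.

\begin{definition}\label{def:flat}
Let $A$ be a finite Abelian group of order $N$ and $\varepsilon>0$. A \emph{flat $\varepsilon$-embedding} of $A$ into $G$ consists of unit vectors $v_a\in\mathcal B(G)\subset L_2(G)$, $a\in A$, with pairwise disjoint supports and $|v_a|\in\{0,\sigma\}$, and unit vectors $w_b\in\mathcal B(\widehat G)\subset L_2(\widehat G)$, $b\in\widehat A$, with pairwise disjoint supports and $|w_b|\in\{0,\sigma'\}$, where $\sigma,\sigma'>0$ do not depend on $a,b$, such that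
\[
\big|(F^Gv_a\,|\,w_b)-N^{-1/2}b(a)\big|\le\varepsilon\qquad(a\in A,\ b\in\widehat A).
\]
We write $A\prec G$ if a flat $\varepsilon$-embedding exists for every $\varepsilon>0$.
\end{definition}

The notion is invariant under isomorphisms of $A$ and of $G$. It does not depend on the Plancherel pair: for $(c\mu,c^{-1}\mu')$ multiply $v_a$ by $c^{-1/2}$ and $w_b$ by $c^{1/2}$. If the target is a finite group $A_1$, we take both point masses equal to $|A_1|^{-1/2}$ and rescale the vectors by $|A_1|^{-1/4}$; then $v_a,w_b$ become unit vectors for counting measure, and $F$ becomes the unitary matrix $U$ given by $(Uv)(c')=|A_1|^{-1/2}\sum_cv(c)\,c'(c)$. We always use this form for finite targets.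

\begin{lemma}\label{lem:transfer}
If $A\prec G$, then $\beta_A(T)\le\beta_G(T)$.
\end{lemma}

\begin{proof}
For $x\colon A\to X$ and $y\colon\widehat A\to Y^*$ put $f=\sigma^{-1}\sum_av_a\,x(a)$ and $g=\sigma'^{-1}\sum_b\overline{w_b}\,y(b)$. The support of $v_a$ has measure $\sigma^{-2}$, and $|f|=\|x(a)\|$ on it. So the distribution function of $|f|$ is $\sigma^{-2}$ times that of $|x|$ for counting measure, and $\|f\|=\sigma^{-1}\|x\|$ for both choices of the norm. In the same way $\|g\|=\sigma'^{-1}\|y\|$. Moreover
\[
B^T_G(f,g)=(\sigma\sigma')^{-1}\sum_{a,b}(Fv_a\,|\,w_b)\,\langle Tx(a),y(b)\rangle .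
\]
The factors $\sigma,\sigma'$ cancel in $|B^T_G(f,g)|/(\|f\|\,\|g\|)$, and as $\varepsilon\to0$ this ratio tends to the one in \eqref{eq:finite}.
\end{proof}

\begin{remark}\label{rem:cost}
Flatness is needed only for $\|\cdot\|_{2,1}$: for disjointly supported unit vectors, $\|\sum_av_ax(a)\|_2=\|x\|_2$ in any case. The cancellation of $\sigma,\sigma'$ is special to $p=2$. For general $p$ the norms of $f,g$ carry the factors $\sigma^{-2/p},\sigma'^{-2/p}$, and \eqref{eq:finite} holds with $N^{-1/p'}$ in place of $N^{-1/2}$. The same computation then loses the factor $(N/P)^{1/p-1/2}$, where $P=N^2(\sigma\sigma')^{-2}$ is the product of the total measures of the supports. In the embeddings of Lemma~\ref{lem:circle} below, $P/N=\lambda\to\infty$ as $\varepsilon\to0$.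
\end{remark}

\begin{lemma}\label{lem:permanence}
\begin{itemize}
\item[(P1)] $A\prec A$.
\item[(P2)] Flat $\varepsilon_i$-embeddings of $A_i$ into $G_i$, $i=1,2$, give a flat $(\varepsilon_1+\varepsilon_2)$-embedding of $A_1\times A_2$ into $G_1\times G_2$.
\item[(P3)] A flat $\varepsilon_1$-embedding of $A$ into a finite group $A_1$ and a flat $\varepsilon_2$-embedding of $A_1$ into $G$ give a flat $(\varepsilon_1+|A_1|\varepsilon_2)$-embedding of $A$ into $G$.
\item[(P4)] If $K\le H\le G$ with $K$ compact and $H$ open, then a flat $\varepsilon$-embedding of $A$ into $H/K$ gives one into $G$.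
\item[(P5)] If $A\prec G$, then $\widehat A\prec\widehat G$.
\end{itemize}
\end{lemma}

\begin{proof}
(P1) Take the unit vectors; $(U\mathbf e_a\,|\,\mathbf e_b)=N^{-1/2}b(a)$.

(P2) Take $v^1_{a_1}\otimes v^2_{a_2}$ and $w^1_{b_1}\otimes w^2_{b_2}$. Products of Plancherel pairs are Plancherel pairs, and the inner products multiply. All numbers involved have modulus at most $1$, and for such numbers $|z_1z_2-z_1'z_2'|\le|z_1-z_1'|+|z_2-z_2'|$.

(P3) Let $(v_a^1,w_b^1)$ and $(v_c,w_{c'})$ be the two embeddings, and put $V_a=\sum_cv^1_a(c)\,v_c$ and $W_b=\sum_{c'}w^1_b(c')\,w_{c'}$. The $v_c$ are orthonormal, so $V_a$ is a unit vector. Its support is the union of the supports of the $v_c$ with $c$ in the support of $v^1_a$, so the supports of the $V_a$ are disjoint, and the nonzero value of $|V_a|$ is the product of the two flatness constants. The same holds for $W_b$. In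
\[
(FV_a\,|\,W_b)=\sum_{c,c'}v^1_a(c)\,\overline{w^1_b(c')}\,(Fv_c\,|\,w_{c'})
\]
replace $(Fv_c\,|\,w_{c'})$ by $|A_1|^{-1/2}c'(c)$. The result is $(Uv^1_a\,|\,w^1_b)$, and the cost is at most $\varepsilon_2\|v_a^1\|_{\ell_1}\|w^1_b\|_{\ell_1}\le\varepsilon_2|A_1|$.

(P4) Take $v_a^\sharp$ and $w_b^\flat$. By Lemma~\ref{lem:subquotient} they are flat unit vectors with disjoint supports, and $(F^Gv_a^\sharp\,|\,w_b^\flat)=((F^{H/K}v_a)^\flat\,|\,w_b^\flat)=(F^{H/K}v_a\,|\,w_b)$.

(P5) Identify the duals of $\widehat G$ and $\widehat A$ with $G$ and $A$, and take the families $(\overline{w_b})_b$ and $(\overline{v_a})_a$. The inversion formula reads $F^{\widehat G}\overline w=\overline{(F^G)^{-1}w}$, so $(F^{\widehat G}\overline{w_b}\,|\,\overline{v_a})=(v_a\,|\,(F^G)^{-1}w_b)=(F^Gv_a\,|\,w_b)$.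
\end{proof}

The goal is now the following statement, proved in Section~\ref{sec:all}.

\begin{proposition}\label{prop:all}
$A\prec G$ for every finite Abelian group $A$ and every infinite LCA group $G$.
\end{proposition}

By the structure theory of LCA groups and (P4), (P5), it is enough to understand the targets $\mathbb R$, $\mathbb T$, long cyclic groups $\mathbb Z_M$, and the groups $\mathbb Z_\ell^d$ with $\ell$ prime. The first three are treated with chirps, the last with Gauss sums.

\section{Chirps: the groups $\mathbb T$, $\mathbb Z_M$ and $\mathbb R$}\label{sec:chirps}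

The smallest instance with content is $\mathbb Z_1\prec\mathbb R$ for the trivial group $\mathbb Z_1$. It asks for a function of constant modulus on its support whose Fourier transform is close in $L_2$ to another such function. A modulated indicator with quadratic phase does this. For $\lambda\in\mathbb N$ let
\[
c_\lambda(t)=e^{\pi i\lambda t^2}\mathbf 1_{[0,1)}(t),\qquad d_\lambda(\xi)=\lambda^{-1/2}e^{\pi i/4}e^{-\pi i\xi^2/\lambda}.
\]
The phase of $c_\lambda(t)e(t\xi)$ is stationary at $t=-\xi/\lambda$, which lies in $[0,1]$ exactly when $\xi\in[-\lambda,0]$. On this interval $\widehat c_\lambda$ is close to $d_\lambda$.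

\begin{lemma}\label{lem:chirp}
For $\xi=-\lambda s$ with $0\le s\le1$ we have $\widehat c_\lambda(\xi)\,\overline{d_\lambda(\xi)}=\lambda^{-1}\big(1+r_\lambda(s)\big)$, where
\[
|r_\lambda(s)|\le2\min\Big(1,\frac1{\sqrt\lambda\,s}\Big)+2\min\Big(1,\frac1{\sqrt\lambda\,(1-s)}\Big).
\]
\end{lemma}

\begin{proof}
Completing the square and substituting $u=\sqrt\lambda\,(t-s)$, we get
\[
\widehat c_\lambda(\xi)=e^{-\pi i\xi^2/\lambda}\int_0^1e^{\pi i\lambda(t-s)^2}dt=\lambda^{-1/2}e^{-\pi i\xi^2/\lambda}\int_{-\sqrt\lambda s}^{\sqrt\lambda(1-s)}e^{\pi iu^2}du .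
\]
The Fresnel integral is $\int_{-\infty}^\infty e^{\pi iu^2}du=e^{\pi i/4}$, so $r_\lambda(s)$ is, up to a unimodular factor, the sum of the two tails. Integration by parts gives $|\int_x^\infty e^{\pi iu^2}du|\le\frac1{2\pi x}+\int_x^\infty\frac{du}{2\pi u^2}=\frac1{\pi x}$ for $x>0$, and for $0\le x\le1$ the tail is at most $1+\frac1\pi$. So it is at most $2\min(1,1/x)$ in all cases.
\end{proof}

\begin{example}\label{ex:trivialR}
The functions $c_\lambda$ and $d_\lambda\mathbf 1_{(-\lambda,0)}$ are flat unit vectors in $L_2(\mathbb R)$, and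
\[
\big(\widehat c_\lambda\,\big|\,d_\lambda\mathbf 1_{(-\lambda,0)}\big)=1+\int_0^1r_\lambda(s)\,ds,\qquad\int_0^1|r_\lambda(s)|\,ds\le4\lambda^{-1/2}\big(1+\tfrac12\log\lambda\big).
\]
So $\mathbb Z_1\prec\mathbb R$. For two unit vectors the squared distance is $2$ minus twice the real part of the inner product, so
\begin{equation}\label{eq:eta}
\eta_\lambda:=\big\|\widehat c_\lambda-d_\lambda\mathbf 1_{(-\lambda,0)}\big\|_2\to0\qquad(\lambda\to\infty).
\end{equation}
\end{example}

To place $\mathbb Z_m$ in $\mathbb T$, cut $[0,1)$ into $m$ equal intervals and put a copy of a unimodular function $c$ on each: $v_a(t)=m^{1/2}c(mt-a)$. Substituting $\tau=mt-a$ gives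
\begin{equation}\label{eq:vhat}
\widehat v_a(k)=m^{-1/2}\,e(ka/m)\,\widehat c(k/m)\qquad(k\in\mathbb Z).
\end{equation}
The factor $e(ka/m)$ equals $e(ab/m)$ on the residue class $k\equiv b\pmod m$, so the classes serve as the disjoint supports on the dual side. By Parseval's identity for $c(t)e(bt/m)$ on $[0,1)$, the restriction of $k\mapsto\widehat c(k/m)$ to a class is a unit vector, and it would give the inner products $m^{-1/2}e(ab/m)$ exactly. It is flat only approximately, and only for a good choice of $c$; the chirp is such a choice.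

\begin{lemma}\label{lem:circle}
$\mathbb Z_m\prec\mathbb T$ for every $m\ge1$.
\end{lemma}

\begin{proof}
Let $v_a(t)=m^{1/2}c_\lambda(mt-a)$ for $t\in[0,1)$ and $a=0,\dots,m-1$. Let $w_b(k)=d_\lambda(k/m)$ for the $\lambda$ integers $k\in\{-\lambda m,\dots,-1\}$ with $k\equiv b\pmod m$, and $w_b(k)=0$ otherwise. These are unit vectors with disjoint supports and moduli $m^{1/2}$ and $\lambda^{-1/2}$. By \eqref{eq:vhat} and Lemma~\ref{lem:chirp},
\[
(\widehat v_a\,|\,w_b)=m^{-1/2}e(ab/m)\Big(1+\frac1\lambda\sum_kr_\lambda(s_k)\Big),\qquad s_k=-\frac k{\lambda m}.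
\]
The $\lambda$ points $s_k$ lie in $(0,1]$ with spacing $1/\lambda$. So the $(j+1)$st smallest of the numbers $s_k$ is at least $j/\lambda$, and the same is true of the numbers $1-s_k$. Hence
\[
\frac1\lambda\sum_k|r_\lambda(s_k)|\le\frac4\lambda\Big(1+\sum_{j=1}^{\lambda}\frac{\sqrt\lambda}j\Big)\le\frac4\lambda+\frac{4(1+\log\lambda)}{\sqrt\lambda}\to0\qquad(\lambda\to\infty).\qedhere
\]
\end{proof}

Since the $w_b$ involve finitely many frequencies, the construction survives sampling on a fine grid, whatever the arithmetic relation between $m$ and the size of the grid.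

\begin{lemma}\label{lem:cyclic}
For all $m\ge1$ and $\varepsilon>0$ there is $n_0$ such that $\mathbb Z_m$ has a flat $\varepsilon$-embedding into $\mathbb Z_n$ for all $n\ge n_0$.
\end{lemma}

\begin{proof}
Take $v_a,w_b$ from the proof of Lemma~\ref{lem:circle} with error at most $\varepsilon/2$, and write $v_a=m^{1/2}\theta_a\mathbf 1_{[a/m,(a+1)/m)}$ with $\theta_a(t)=e^{\pi i\lambda(mt-a)^2}$. Let $n_1=\lfloor n/m\rfloor$. The interval $[na/m,n(a+1)/m)$ contains $n_1$ or $n_1+1$ integers; let $E_a$ be the set of the first $n_1$ of them, so that all supports have the same size. Put $v_a^{(n)}(j)=n_1^{-1/2}\theta_a(j/n)\mathbf 1_{E_a}(j)$, and let $w_b^{(n)}$ be $w_b$ transported to $\mathbb Z_n$, which is possible for $n\ge\lambda m$ because $\{-\lambda m,\dots,-1\}$ then injects into $\mathbb Z_n$. These are flat unit vectors with disjoint supports. For each fixed $k\in\mathbb Z$, as $n\to\infty$,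
\[
(Uv^{(n)}_a)(k)=\Big(\frac n{n_1}\Big)^{1/2}\frac1n\sum_{j\in E_a}\theta_a(j/n)\,e(jk/n)\longrightarrow m^{1/2}\int_{a/m}^{(a+1)/m}\theta_a(t)e(kt)\,dt=\widehat v_a(k),
\]
since the sum is a Riemann sum with at most one term missing. Summing over the finite support of $w_b$, we get $(Uv_a^{(n)}\,|\,w_b^{(n)})\to(\widehat v_a\,|\,w_b)$.
\end{proof}

\begin{lemma}\label{lem:star}
If $\mathbb Z_M\prec G$ for infinitely many $M$, then $A\prec G$ for every finite Abelian group $A$.
\end{lemma}

\begin{proof}
Let $A=\prod_{i\le r}\mathbb Z_{m_i}$ and $\varepsilon>0$. By Lemma~\ref{lem:cyclic} there are distinct primes $n_1,\dots,n_r$ such that $\mathbb Z_{m_i}$ has a flat $\varepsilon/(3r)$-embedding into $\mathbb Z_{n_i}$. By (P2), $A$ has a flat $\varepsilon/3$-embedding into $\prod_i\mathbb Z_{n_i}$, which is isomorphic to $\mathbb Z_n$, $n=n_1\cdots n_r$, by the Chinese remainder theorem. By Lemma~\ref{lem:cyclic} again, $\mathbb Z_n$ has a flat $\varepsilon/(3n)$-embedding into $\mathbb Z_M$ for all large $M$, so by (P3) $A$ has a flat $2\varepsilon/3$-embedding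 into $\mathbb Z_M$. Choose such an $M$ with $\mathbb Z_M\prec G$, take a flat $\varepsilon/(3M)$-embedding of $\mathbb Z_M$ into $G$, and apply (P3) once more.
\end{proof}

The circle is not a quotient of $\mathbb R$ by a compact subgroup, so (P4) does not carry Lemma~\ref{lem:circle} over to $\mathbb R$. Instead we extend $v_a$ periodically and multiply it by a cutoff $u$ of length $J$. This replaces the point mass $\widehat v_a(l)$ at each integer $l$ by the bump $\widehat v_a(l)\,\widehat u(\cdot-l)$. If $u$ is a slow chirp, the bumps are nearly flat and nearly disjoint.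

\begin{lemma}\label{lem:line}
$\mathbb Z_m\prec\mathbb R$ for every $m\ge1$.
\end{lemma}

\begin{proof}
Let $v_a,w_b$ be as in the proof of Lemma~\ref{lem:circle}, with parameter $\lambda$ and with $v_a$ extended $1$-periodically to $\mathbb R$. For integers $J>\Lambda\ge1$ put
\[
u(t)=J^{-1/2}c_\Lambda(t/J),\qquad z(\zeta)=J^{1/2}d_\Lambda(J\zeta)\,\mathbf 1_{(-\Lambda/J,0)}(\zeta).
\]
Then $\widehat u(\zeta)=J^{1/2}\widehat c_\Lambda(J\zeta)$, so $\widehat u$ and $z$ are the $L_2$-normalized dilates of the two functions in \eqref{eq:eta}. Hence $u,z$ are unit vectors, and $\check z=F^{-1}z$ satisfies $\|\check z-u\|_2=\eta_\Lambda$ for every $J$. Put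
\[
V_a=v_au,\qquad W_b=\sum_lw_b(l)\,z(\cdot-l).
\]
We have $|V_a|=(m/J)^{1/2}$ on a subset of $[0,J)$ of measure $J/m$, and these subsets are disjoint. The intervals $(l-\Lambda/J,l)$, $l\in\mathbb Z$, are disjoint because $J>\Lambda$, so the $W_b$ are unit vectors with disjoint supports and modulus $(J/(\lambda\Lambda))^{1/2}$. Since $F^{-1}(z(\cdot-l))(t)=e(-lt)\check z(t)$,
\[
\big(FV_a\,\big|\,z(\cdot-l)\big)=\int_{\mathbb R}V_a(t)\,e(lt)\,\overline{\check z(t)}\,dt .
\]
Replacing $\check z$ by $u$ changes this by at most $\|V_a\|_2\,\eta_\Lambda=\eta_\Lambda$ and gives $\int v_a(t)e(lt)|u(t)|^2dt=\widehat v_a(l)$, because $|u|^2=J^{-1}\mathbf 1_{[0,J)}$, $J$ is an integer and $v_a(t)e(lt)$ is $1$-periodic. Therefore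
\[
\big|(FV_a\,|\,W_b)-(\widehat v_a\,|\,w_b)\big|\le\eta_\Lambda\|w_b\|_{\ell_1}=\eta_\Lambda\sqrt\lambda .
\]
Choose first $\lambda$, then $\Lambda$ large, then any $J>\Lambda$.
\end{proof}

\section{Gauss sums: the groups $\mathbb Z_\ell^d$}\label{sec:gauss}

A group such as $\mathbb D_\ell$ has no long cyclic subquotients, so Lemma~\ref{lem:star} has nothing to start from. We need cyclic groups of order prime to $\ell$ inside $\mathbb Z_\ell^d$, which is the situation (H2) in which Proposition~\ref{prop:saving} gives an obstruction for $p<2$.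

\begin{proposition}\label{prop:gauss}
Let $\ell$ be a prime, $n\ge2$ and $\gcd(n,\ell)=1$. For each $\varepsilon>0$ there is $d$ such that $\mathbb Z_n$ has a flat $\varepsilon$-embedding into $\mathbb Z_\ell^d$.
\end{proposition}

The additive group of the field $\mathbb F_q$, $q=\ell^r$, is $\mathbb Z_\ell^r$, and the multiplicative group is cyclic of order $q-1$. If $n\mid q-1$, the multiplicative structure supplies both ingredients of a flat embedding: the cosets of the subgroup of index $n$ serve as supports, and multiplicative characters replace the chirps, since they are unimodular on $\mathbb F_q^*$ and so are their Fourier transforms.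

\subsection*{Gauss sums and their valuations}
Let $\psi_q(x)=e(\operatorname{Tr}(x)/\ell)$, where $\operatorname{Tr}\colon\mathbb F_q\to\mathbb F_\ell$ is the trace. The dual of $(\mathbb F_q,+)$ is identified with $\mathbb F_q$ through $k\leftrightarrow\psi_q(k\,\cdot)$. A multiplicative character $\theta$ of $\mathbb F_q^*$ is extended by $\theta(0)=0$, and its Gauss sum is $g(\theta)=\sum_x\theta(x)\psi_q(x)$. If $\theta$ is nontrivial, then
\begin{equation}\label{eq:eigen}
U\theta=q^{-1/2}g(\theta)\,\overline\theta,\qquad|g(\theta)|=\sqrt q .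
\end{equation}
Indeed, for $k\ne0$ substitute $x\to x/k$ in $\sum_x\theta(x)\psi_q(kx)$; for $k=0$ the sum vanishes because $\theta$ is nontrivial; and the modulus follows since $U$ is unitary.

We need information on the arguments of Gauss sums, and it comes from their prime factorization. Let $\mu_j\subset\mathbb C$ be the group of $j$th roots of unity. For each $q$ fix a prime ideal $\mathfrak P$ over $\ell$ in the cyclotomic field $\mathbb Q(\mu_{q-1},\mu_\ell)$, and let $\operatorname{ord}_{\mathfrak P}$ be the exponent of $\mathfrak P$ in the factorization of a nonzero element; it turns products into sums and vanishes on roots of unity. The residue field of $\mathfrak P$ has $q$ elements and is identified with $\mathbb F_q$. Reduction modulo $\mathfrak P$ maps $\mu_{q-1}$ isomorphically onto $\mathbb F_q^*$, and the inverse map $\omega\colon\mathbb F_q^*\to\mu_{q-1}$ is the \emph{Teichm\"uller character}. It generates the group of multiplicative characters.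

\smallskip
\noindent\emph{Stickelberger's theorem} (\cite[Sec.~6.2]{Washington}). For $0\le a<q-1$, the number $\operatorname{ord}_{\mathfrak P}g(\omega^{-a})$ is the sum $S(a)$ of the base-$\ell$ digits $a_0,\dots,a_{r-1}$ of $a$.

\smallskip
We rewrite the digit sum with fractional parts $\{\cdot\}$. Since $\ell^r\equiv1\pmod{q-1}$, the residue of $\ell^ja$ modulo $q-1$ in $[0,q-1)$ is obtained by shifting the digit string of $a$ cyclically by $j$ places; the shifted string is not the string of all $\ell-1$, so it represents a number below $q-1$. The $r$ shifts add up to $S(a)(1+\ell+\dots+\ell^{r-1})=S(a)\frac{q-1}{\ell-1}$. Hence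
\begin{equation}\label{eq:stick}
\operatorname{ord}_{\mathfrak P}g(\omega^{-a})=(\ell-1)\sum_{j=0}^{r-1}\Big\{\frac{\ell^ja}{q-1}\Big\},
\end{equation}
and this holds for all $a\in\mathbb Z$, since both sides depend only on $a$ modulo $q-1$.

\begin{example}\label{ex:nine}
Let $n=2$ and $\ell=3$. Take $q=9$, the quadratic character $\nu=\omega^{-4}$ and $\chi=\omega^{-1}$, so that $\chi\nu=\omega^{-5}$. Put $\gamma_0=g(\chi)/3$ and $\gamma_1=g(\chi\nu)/3$, and let $E_0,E_1$ be the sets of squares and nonsquares in $\mathbb F_9^*$. Then $\chi\mathbf 1_{E_0}=\frac12(\chi+\chi\nu)$ and $\chi\mathbf 1_{E_1}=\frac12(\chi-\chi\nu)$, and \eqref{eq:eigen} shows that $U$ maps the span of the $\chi\mathbf 1_{E_a}$ onto the span of the $\overline\chi\mathbf 1_{E_b}$ with matrix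
\[
\frac12\begin{pmatrix}\gamma_0+\gamma_1&\gamma_0-\gamma_1\\ \gamma_0-\gamma_1&\gamma_0+\gamma_1\end{pmatrix}.
\]
If we had $\gamma_1=i\gamma_0$, this would be $\gamma_0\frac{1+i}2$ times the matrix with diagonal entries $1$ and off-diagonal entries $-i$. Multiplying the second row and the second column by $i$ would then produce a unimodular multiple of the Fourier matrix $2^{-1/2}((-1)^{ab})$ of $\mathbb Z_2$. Now $5=2+1\cdot3$, so Stickelberger's theorem gives $\operatorname{ord}_{\mathfrak P}(\gamma_1/\gamma_0)=S(5)-S(1)=3-1=2$. Thus $\gamma_1/\gamma_0$ is not $i$, but it is not any other root of unity either, and so its powers are dense in the unit circle. On $\mathbb F_9^I$, with the $I$-fold tensor powers of $\chi$ and $\nu$, the same computation holds with $\gamma_0^I,\gamma_1^I$, and $I$ can be chosen with $(\gamma_1/\gamma_0)^I$ as close to $i$ as we like.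
\end{example}

The general proof has the same three parts: products of fields multiply the vectors of normalized Gauss sums, one particular vector produces the Fourier matrix of $\mathbb Z_n$, and valuations show that the products come close to it.

\begin{proof}[Proof of Proposition~\ref{prop:gauss}]
For each $q=\ell^r$ with $n\mid q-1$ put $\nu=\omega^{-(q-1)/n}$, a character of order $n$. A multiplicative character $\chi$ of $\mathbb F_q^*$ is \emph{admissible} if $\chi\nu^s$ is nontrivial for all $s\in\mathbb Z_n$. Let $\mathcal G$ be the set of all vectors $(q^{-1/2}g(\chi\nu^s))_{s\in\mathbb Z_n}$, over all such $q$ and all admissible $\chi$. By \eqref{eq:eigen}, $\mathcal G$ lies in the torus $\mathbb T^{\mathbb Z_n}$, which in this proof is written multiplicatively.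

\emph{Step 1: products.} Let $(q_i,\chi_i,\nu_i)$, $1\le i\le I$, be data with vectors $\gamma^{(i)}\in\mathcal G$, repetitions allowed. Let $V=\prod_i\mathbb F_{q_i}$, which as an additive group is $\mathbb Z_\ell^d$ for some $d$ and is identified with its dual factor by factor, and let $E=\prod_i\mathbb F_{q_i}^*$. Put $\chi(x)=\prod_i\chi_i(x_i)$ and $\nu(x)=\prod_i\nu_i(x_i)$, and let $h_s=\chi\nu^s$ on $E$ and $h_s=0$ off $E$. The function $h_s$ is the tensor product of the nontrivial characters $\chi_i\nu_i^s$, so \eqref{eq:eigen} gives $Uh_s=\gamma_s\overline{h_s}$ with $\gamma_s=\prod_i\gamma^{(i)}_s$. The map $\nu\colon E\to\mu_n$ is a homomorphism, and it is onto because $\nu_1$ is. So the sets $E_a=\{x\in E:\nu(x)=e(a/n)\}$, $a\in\mathbb Z_n$, are disjoint and have the same size $|E|/n$. Since $\chi\mathbf 1_{E_a}=\frac1n\sum_se(-as/n)h_s$ and $\overline{h_s}=e(-bs/n)\overline\chi$ on $E_b$, we obtain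
\begin{equation}\label{eq:cosets}
U(\chi\mathbf 1_{E_a})=\sum_{b\in\mathbb Z_n}\check\gamma(a+b)\,\overline\chi\,\mathbf 1_{E_b},\qquad\check\gamma(c)=\frac1n\sum_{s\in\mathbb Z_n}\gamma_s\,e(-cs/n).
\end{equation}

\emph{Step 2: the target.} The matrix in \eqref{eq:cosets} depends only on $a+b$. We may multiply its rows and columns by unimodular numbers, so we need a function of $a+b$ that equals $e(ab/n)$ up to such factors. Let $Q(c)=e^{\pi ic(c+n)/n}$. It is $n$-periodic, since $(c+n)(c+2n)-c(c+n)=2n(c+n)$, and expanding $(a+b)(a+b+n)$ gives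
\[
Q(a+b)=Q(a)\,Q(b)\,e(ab/n).
\]
Let $\gamma^*_s=n^{-1/2}\sum_cQ(c)e(cs/n)$, so that $\check\gamma^*=n^{-1/2}Q$ by Fourier inversion on $\mathbb Z_n$. From $Q(c)e(cs/n)=\overline{Q(s)}Q(c+s)$ we get $\gamma_s^*=n^{-1/2}\overline{Q(s)}\sum_cQ(c)$, so $|\gamma^*_s|$ does not depend on $s$. By Parseval's identity $\sum_s|\gamma_s^*|^2=n\sum_c|\check\gamma^*(c)|^2=n$, so $\gamma^*\in\mathbb T^{\mathbb Z_n}$.

Suppose that a product $\gamma$ as in Step 1 satisfies $|\gamma_s-\zeta\gamma_s^*|\le\varepsilon$ for all $s$, with $|\zeta|=1$. Then $|\check\gamma-\zeta n^{-1/2}Q|\le\varepsilon$ pointwise. With $\sigma=(n/|E|)^{1/2}$ put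
\[
v_a=\sigma\,\overline{Q(a)}\,\chi\mathbf 1_{E_a},\qquad w_b=\sigma\,\zeta\,Q(b)\,\overline\chi\,\mathbf 1_{E_b}.
\]
These are flat unit vectors with disjoint supports. By \eqref{eq:cosets}, $(Uv_a\,|\,w_b)=\overline{\zeta Q(a)Q(b)}\;\check\gamma(a+b)$, and this is within $\varepsilon$ of $\overline{Q(a)Q(b)}\,n^{-1/2}Q(a+b)=n^{-1/2}e(ab/n)$. It therefore suffices to show that the closure $\mathcal H$ of the multiplicative semigroup generated by $\mathcal G$ contains a unimodular multiple of $\gamma^*$.

\emph{Step 3: density.} The set $\mathcal G$ is nonempty, as admissible characters are exhibited below. The closed semigroup $\mathcal H$ is a group: for $h\in\mathcal H$ choose by compactness a convergent sequence $h^{j_1},h^{j_2},\dots$ with $j_{i+1}-j_i\ge2$; then $h^{j_{i+1}-j_i-1}\to h^{-1}$. Let $\mathbb T\mathcal H$ be the set of unimodular multiples of elements of $\mathcal H$; it is a compact subgroup. We claim that $\mathbb T\mathcal H=\mathbb T^{\mathbb Z_n}$. Then $\gamma^*=\zeta^{-1}h$ with $h\in\mathcal H$, and the proof is complete.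

Suppose the claim is false. A proper closed subgroup has a nontrivial annihilator, and the characters of $\mathbb T^{\mathbb Z_n}$ are the maps $\gamma\mapsto\prod_s\gamma_s^{m_s}$ with $m_s\in\mathbb Z$. So there is $(m_s)\ne0$ whose character is trivial on the constant vectors, which means $\sum_sm_s=0$, and on $\mathcal G$. The powers of $q^{-1/2}$ cancel, and we get
\[
\prod_sg(\chi\nu^s)^{m_s}=1\qquad\text{for all $q$ with $n\mid q-1$ and all admissible $\chi$}.
\]
Write $\chi=\omega^{-(q-1)x}$ with $x\in\frac1{q-1}\mathbb Z$. Then $\chi\nu^s=\omega^{-(q-1)(x+s/n)}$, so $\chi$ is admissible if and only if $x+s/n\notin\mathbb Z$ for all $s$. Applying $\operatorname{ord}_{\mathfrak P}$ and \eqref{eq:stick}, we obtain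
\begin{equation}\label{eq:frac}
\sum_{j<r}\Sigma_j(x)=0,\qquad\Sigma_j(x)=\sum_sm_s\big\{\ell^j(x+s/n)\big\}.
\end{equation}
The fractional part is linear with slope $1$ apart from its jumps at the integers, and since $\sum_sm_s=0$ the linear parts cancel in $\Sigma_j$. So we test \eqref{eq:frac} on both sides of a point where exactly one term jumps. Pick $s_0$ with $m_{s_0}\ne0$ and let
\[
x_\pm=-\frac{s_0}n\pm\frac1{q-1}\in\frac1{q-1}\mathbb Z .
\]
If $q-1>n$, both values are admissible: $\frac{s-s_0}n\pm\frac1{q-1}\in\mathbb Z$ would give $\frac n{q-1}\in\mathbb Z$ after multiplication by $n$. Put $\delta_j=\ell^j/(q-1)$, so that $\ell^j(x_\pm+\frac sn)=\frac{\ell^j(s-s_0)}n\pm\delta_j$.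

Let $\delta_j<1/n$. For $s\ne s_0$ in $\mathbb Z_n$ the number $\ell^j(s-s_0)/n$ is not an integer, because $\gcd(\ell,n)=1$, so it has distance at least $1/n$ from $\mathbb Z$, and the fractional parts for $x_+$ and $x_-$ differ by $2\delta_j$. For $s=s_0$ they differ by $\delta_j-(1-\delta_j)=2\delta_j-1$. Hence $\Sigma_j(x_+)-\Sigma_j(x_-)=2\delta_j\sum_sm_s-m_{s_0}=-m_{s_0}$.

Let $\delta_j\ge1/n$. Then $\ell^j\ge(q-1)/n\ge\ell^r/(2n)$, so $j\ge r-\log_\ell(2n)$, and at most $\log_\ell(2n)+1$ indices $j<r$ are of this kind. For them $|\Sigma_j(x_+)-\Sigma_j(x_-)|\le\sum_s|m_s|$.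

Subtracting the two instances of \eqref{eq:frac}, we get
\[
0\ge|m_{s_0}|\big(r-\log_\ell(2n)-1\big)-\big(\log_\ell(2n)+1\big)\sum_s|m_s| .
\]
This is false if $r$ is a large multiple of the order of $\ell$ modulo $n$, and for such $r$ we have $n\mid\ell^r-1$. The contradiction proves the claim.
\end{proof}

\section{All infinite groups}\label{sec:all}

\begin{proof}[Proof of Proposition~\ref{prop:all}]
\emph{Compact groups.} Let $G$ be infinite and compact, so that $\Gamma=\widehat G$ is infinite and discrete. Every subgroup $\Lambda$ of $\Gamma$ is the dual of the quotient of $G$ by the compact subgroup annihilated by $\Lambda$. There are three cases.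

If $\Gamma$ has an element of infinite order, it contains $\mathbb Z$, so $\mathbb T$ is a quotient of $G$. By Lemma~\ref{lem:circle} and (P4), $\mathbb Z_M\prec G$ for all $M$.

If $\Gamma$ is a torsion group whose elements have unbounded orders, it contains $\mathbb Z_M$ for infinitely many $M$, and these $\mathbb Z_M$ are quotients of $G$. By (P1) and (P4), $\mathbb Z_M\prec G$ for infinitely many $M$.

If $\Gamma$ is annihilated by an integer $\ell_1\cdots\ell_j$ with primes $\ell_i$, then some $\Gamma[\ell]$ with $\ell$ prime is infinite. Otherwise each map $x\mapsto\ell_ix$ has finite kernel, so their composition has finite kernel; but the composition is zero and $\Gamma$ is infinite. The infinite $\mathbb F_\ell$-vector space $\Gamma[\ell]$ contains $\mathbb Z_\ell^d$ for all $d$, so every $\mathbb Z_\ell^d$ is a quotient of $G$. By Proposition~\ref{prop:gauss} and (P4), $\mathbb Z_M\prec G$ for all $M\ge2$ prime to $\ell$.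

In each case Lemma~\ref{lem:star} gives $A\prec G$ for all finite $A$.

\emph{General groups.} By the structure theorem for LCA groups, $G\cong\mathbb R^r\times G_0$, where $G_0$ has a compact open subgroup $K$.

If $r\ge1$, then $\mathbb R^r$ is the quotient of the open subgroup $\mathbb R^r\times K$ by $K$. By Lemma~\ref{lem:line} in the first coordinate, $\mathbb Z_1\prec\mathbb R$ in the others and (P2), we have $\mathbb Z_M\prec\mathbb R^r$ for all $M$. Then (P4) and Lemma~\ref{lem:star} apply.

If $r=0$ and $K$ is infinite, then $A\prec K$ by the compact case, and (P4) with $H=K$ and the trivial compact subgroup gives $A\prec G$.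

If $r=0$ and $K$ is finite, then $G$ has a finite open subgroup and is therefore discrete, so $\widehat G$ is compact and infinite. By the compact case $\widehat A\prec\widehat G$, and (P5) with Pontryagin duality gives $A\prec G$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:formula} and Theorem~\ref{thm:B}]
Let $G$ be an infinite LCA group. Proposition~\ref{prop:all} and Lemma~\ref{lem:transfer} give $\sup_A\beta_A(T)\le\beta_G(T)$, and Proposition~\ref{prop:upper} gives the reverse inequality, in the strong and in the weak version. So $\beta^s_{2,G}(T)$ and $\beta^w_{2,G}(T)$ do not depend on $G$. By Lemma~\ref{lem:duality} the first number is $\|T\,|\,\mathfrak{FT}_2^G\|$, the second is equivalent to the weak ideal norm, and the two ideals consist of the operators for which the respective number is finite.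
\end{proof}

\begin{thebibliography}{9}

\bibitem{Gowers} Gowers, GAFA \textbf{8} (1998).

\bibitem{TaoVu} Tao and Vu, \emph{Additive Combinatorics}.

\bibitem{Washington} Washington, \emph{Introduction to Cyclotomic Fields}.

\end{thebibliography}
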